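\newtheorem{theorem}{Theorem}[section]
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{Locally nilpotent linear groups over locally finite-dimensional division algebras}


\begin{abstract}
Let $D$ be a locally finite-dimensional division algebra over a field $F$ of characteristic $p\ge 0$. We answer a question of Zalesski\u{\i}: is every locally nilpotent subgroup of $GL(n,D)$ hypercentral? The answer is yes if $p=0$ or $n=1$. For every prime $p$ and every $n\ge 2$ it is no: there are $F$ of characteristic $p$, $D$, and a metabelian locally nilpotent subgroup of $GL(n,D)$ whose quotient by its center is the restricted wreath product $C_p\wr C_p^{(\mathbb N)}$, which has trivial center. The answer is again yes if $F$ is perfect, or if the $p$-parts of the degrees of the finite-dimensional division subalgebras of $D$ are bounded.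
\end{abstract}

\section{Introduction}

Throughout, $F$ is a field of characteristic $p\ge 0$, and $D$ is a \emph{locally finite-dimensional division $F$-algebra}: a division ring containing $F$ in its center such that $\dim_F F[X]<\infty$ for every finite subset $X$ of $D$. Let $n$ be a positive integer.

A group is \emph{locally nilpotent} if its finitely generated subgroups are nilpotent. The upper central series of a group $G$ is defined by $\zeta_0(G)=1$, $\zeta_{\alpha+1}(G)/\zeta_\alpha(G)=Z(G/\zeta_\alpha(G))$, and unions at limit ordinals. Its last term is the \emph{hypercenter}, and $G$ is \emph{hypercentral} if the hypercenter is $G$. Hypercentral groups are locally nilpotent. The converse fails: for a prime $p$ let $B=C_p^{(\mathbb N)}$ be the direct sum of infinitely many groups of order $p$. The restricted wreath product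
\[
C_p\wr B=\mathbb F_p[B]\rtimes B
\]
is locally nilpotent but has trivial center, because an element of $\mathbb F_p[B]$ fixed by the infinite group $B$ would have equal coefficients at infinitely many places (details are in Section~\ref{sec:example}). Zalesski\u{\i} raised the following problem.

\medskip
\noindent\textbf{Question.} \emph{Is every locally nilpotent subgroup of $GL(n,D)$ hypercentral?}
\medskip

It is known that the analogous statement fails for arbitrary division rings, so the finiteness condition on $D$ is the point. There is a reason to expect a positive answer. Finitely many matrices over $D$ have their entries in a finite-dimensional subalgebra $E$ of $D$, so every finitely generated subgroup of $GL(n,D)$ is a linear group over a field, and if $D$ itself is a field, the answer is yes (a special case of Theorem~\ref{thm:B}(2)(d) below, or (2)(a) if $p=0$). Whether this survives the passage from fields to $D$ turns out to depend on the characteristic.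

For a finite-dimensional division algebra $E$, the \emph{degree} $\deg E$ is the square root of the dimension of $E$ over its center. A finite-dimensional $F$-subalgebra of $D$ is a finite-dimensional domain, hence a division algebra. The $p$-part of a positive integer is the largest power of $p$ dividing it.

\begin{theorem}\label{thm:A}
Let $k$ be any field of characteristic $p>0$ and let $n\ge 2$. There are a field $F\supseteq k$, a locally finite-dimensional division $F$-algebra $D$, and a subgroup $G=U\rtimes A\le GL(n,D)$, with $U$ an elementary abelian $p$-group consisting of unipotent matrices and $A$ free abelian, such that $G$ is locally nilpotent but not hypercentral. Moreover, the hypercenter of $G$ equals $Z(G)=A^p$, and $G/Z(G)\cong C_p\wr C_p^{(\mathbb N)}$.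
\end{theorem}

\begin{theorem}\label{thm:B}
Let $G\le GL(n,D)$ be locally nilpotent.
\begin{enumerate}
\item[(1)] For every $p$, $G$ has a normal unipotent subgroup $U$, nilpotent of class less than $n$, such that $G/U=\zeta_{\omega+t}(G/U)$ for some finite $t$. In particular $G/U$ is hypercentral.
\item[(2)] In each of the following cases $G$ is hypercentral, and $G=\zeta_{\omega+t}(G)$ for some finite $t$:
\begin{enumerate}
\item[(a)] $p=0$;
\item[(b)] $n=1$;
\item[(c)] $F$ is perfect;
\item[(d)] $p>0$ and the $p$-parts of the degrees of the finite-dimensional division $F$-subalgebras of $D$ are bounded.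
\end{enumerate}
\end{enumerate}
\end{theorem}

\begin{corollary}
Fix $p$ and $n$. Every locally nilpotent subgroup of $GL(n,D)$ is hypercentral for all $F$ of characteristic $p$ and all $D$ if and only if $p=0$ or $n=1$.
\end{corollary}

\begin{proof}
If $p=0$ or $n=1$, apply Theorem~\ref{thm:B}(2)(a),(b). If $p>0$ and $n\ge2$, apply Theorem~\ref{thm:A} with $k=\mathbb F_p$.
\end{proof}

By Theorem~\ref{thm:B}(2)(c),(d), a counterexample in characteristic $p>0$ needs an imperfect field $F$ and finite-dimensional division subalgebras of $D$ whose degrees have unbounded $p$-parts. We do not determine for which $D$ the answer is positive.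

For $p>0$, case (d) contains the case $\dim_{Z(D)}D=d^2<\infty$. Indeed, put $C=Z(D)$ and let $E$ be a finite-dimensional division subalgebra of $D$, with center $Z$, degree $e$ and a maximal subfield $K$, so $[K:Z]=e$. The subring $CZ$ generated by $C$ and $Z$ is a field (a commutative domain, finite-dimensional over $C$), and it centralizes $E$. The algebra $E\otimes_Z CZ$ is simple, so the multiplication map $E\otimes_Z CZ\to D$ is injective. Hence the subfield of $D$ generated by $K$ and $C$, which is the image of $K\otimes_ZCZ$, has dimension $e$ over $CZ$, so at least $e$ over $C$, while subfields of $D$ containing $C$ have dimension at most $d$ over $C$. So $e\le d$.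

A length beyond $\omega$ already occurs over fields. With $F=\mathbb Q$ and $D$ an algebraic closure of $\mathbb Q$, let $G\le GL(2,D)$ be generated by the matrices $\operatorname{diag}(c,c^{-1})$, $c$ a root of unity of $2$-power order, and the matrix $\sigma$ interchanging the two basis vectors. For a diagonal matrix $\delta\in G$, the commutators of $\sigma\delta$ with the matrices $\operatorname{diag}(c,c^{-1})$ are the $\operatorname{diag}(c^{-2},c^{2})$, so they run through all diagonal matrices of $G$. By induction on $i$, $\zeta_i(G)$ consists of the $\operatorname{diag}(c,c^{-1})$ with $c^{2^i}=1$. So $\zeta_\omega(G)\cong C_{2^\infty}$ has index $2$ in $G$, and $G=\zeta_{\omega+1}(G)\ne\zeta_\omega(G)$.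

\paragraph{What decides the question.} Choose a series of $G$-invariant subspaces of $D^n$ with irreducible factors. In block triangular form, each diagonal block of $G$ generates an algebra without nonzero nil ideals, and such an image of $G$ is hypercentral in every characteristic (Section~\ref{sec:semisimple}). What remains are the blocks above the diagonal, on which $G$ acts by $w\mapsto h_a w h_b^{-1}$, where $h_a,h_b$ are diagonal blocks of $h\in G$. Local nilpotency makes this action locally unipotent; hypercentrality requires fixed vectors. If $F$ is perfect, the action is also locally semisimple, hence trivial. If $F$ is imperfect, purely inseparable elements of $D$ can allow a nontrivial unipotent action, and the fixed vectors can disappear in the limit. We begin with the last phenomenon.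

\section{Fixed vectors as intertwiners}\label{sec:small}

Let $D$ be a division ring. For $v\in D$ and $y,z\in D^*$ put $u(v)=\left(\begin{smallmatrix}1&v\\0&1\end{smallmatrix}\right)$ and $g=\operatorname{diag}(y,z)$. Then
\begin{equation}\label{eq:action}
g\,u(v)\,g^{-1}=u(g\cdot v),\qquad g\cdot v=yvz^{-1}.
\end{equation}
If $D$ is commutative, $g$ acts as the scalar $yz^{-1}$, and this is unipotent on a nonzero vector only if $y=z$. In a noncommutative $D$ a nontrivial unipotent action is possible. Suppose $D$ has characteristic $p>0$ and $y^p=z^p$ is central. Then $g^p$ acts trivially, and so $(g-1)^p=g^p-1=0$ as an operator on $D$.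

For $v\neq 0$, the vector $v$ is fixed by $g$ if and only if $v^{-1}yv=z$. So for an abelian group $A$ generated by elements $g_i=\operatorname{diag}(y_i,z_i)$, a nonzero fixed vector is an element $v$ that conjugates all $y_i$ to the corresponding $z_i$ \emph{simultaneously}. The plan is to take $z_i=w_iy_iw_i^{-1}$, where $w_i$ commutes with all $w_j$ and with all $y_j$, $j\ne i$, but not with $y_i$. Then $g_1,\dots,g_m$ have the common fixed vector $w_1^{-1}\cdots w_m^{-1}$. But an element $v\ne0$ that involves only finitely many of the pairs $w_i,y_i$ commutes with $y_i$ for all other $i$, and so does not conjugate $y_i$ to $z_i\ne y_i$. Hence no such $v$ is fixed by all $g_i$.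

\paragraph{One pair in characteristic $2$.} Let $k$ be a field of characteristic $2$, let $F=k(a,b)$ with $a,b$ algebraically independent, and let $D_1$ be the $F$-algebra with generators $x,y$ and relations
\[
x^2+x=a,\qquad y^2=b,\qquad yx=(x+1)y .
\]
It is a division algebra of dimension $4$ (apply the argument of Section~\ref{sec:example}, which works for all $p$, to a single pair of generators). Take $w=x$, so $z=xyx^{-1}$, and $g=\operatorname{diag}(y,z)$; then $g^2=\operatorname{diag}(b,b)$ is scalar. By (\ref{eq:action}),
\begin{align*}
g\cdot 1&=y\,xy^{-1}x^{-1}=(x+1)x^{-1}=1+x^{-1},\\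
g\cdot x^{-1}&=yx^{-1}\,xy^{-1}x^{-1}=x^{-1}.
\end{align*}
So $g$ acts on $W=\{0,1,x^{-1},1+x^{-1}\}$ by interchanging $1$ and $1+x^{-1}$, and $x^{-1}=w^{-1}$ is the only nonzero fixed vector in $W$. Modulo the central subgroup $\langle g^2\rangle$, the group $\langle u(1),g\rangle$ is $C_2\wr C_2$, the dihedral group of order $8$.

\paragraph{Infinitely many pairs.} Now take infinitely many such pairs $x_i,y_i$, where different pairs commute, and put $w_i=x_i$. The additive group $W$ generated by the orbit of $1$ under all $g_i$ is spanned over $\mathbb F_2$ by the products $\prod_{j\in I}x_j^{-1}$, $I$ finite, and for $i\notin I$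
\[
(g_i-1)\cdot\prod_{j\in I}x_j^{-1}=x_i^{-1}\prod_{j\in I}x_j^{-1}.
\]
If $v\ne0$ in $W$ involves only $x_1,\dots,x_m$, then $(g_{m+1}-1)\cdot v=x_{m+1}^{-1}v\neq 0$. So $W$ has no nonzero fixed vector, although every finite set of the $g_i$ acts unipotently. For general $p$ we now carry this out, choosing the $w_i$ so that $W$ is a free $\mathbb F_p[C_p^{(\mathbb N)}]$-module.

\section{The counterexample}\label{sec:example}

We prove Theorem~\ref{thm:A}. Let $k$ be a field of characteristic $p>0$.

\subsection{The division algebra}

Recall that for a ring $S$ with an automorphism $\sigma$, the skew polynomial ring $S[y;\sigma]$ is the free left $S$-module on the powers of $y$, with $ys=\sigma(s)y$; it is a domain if $S$ is. Let $S_0$ be the $k$-algebra generated by $x_i,y_i$ $(i\ge1)$ with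
\[
y_ix_i=(x_i+1)y_i
\]
and all other pairs of generators commuting. It is the iterated skew polynomial ring $k[x_1,x_2,\dots][y_1;\sigma_1][y_2;\sigma_2]\cdots$, where $\sigma_j$ sends $x_j$ to $x_j+1$ and fixes the other $x_i$ and $y_1,\dots,y_{j-1}$. So $S_0$ is a domain with $k$-basis the monomials $\prod x_i^{\alpha_i}\prod y_i^{\beta_i}$. Put
\[
a_i=x_i^p-x_i,\qquad b_i=y_i^p .
\]
These are central, since $(x_i+1)^p-(x_i+1)=a_i$ and $y_i^px_i=(x_i+p)y_i^p=x_iy_i^p$.

By comparing leading terms, the products $\prod a_i^{\gamma_i}x_i^{\alpha_i}$ with $0\le\alpha_i<p$ form a $k$-basis of $k[x_1,x_2,\dots]$. Multiplying by $\prod b_i^{\delta_i}y_i^{\beta_i}=\prod y_i^{p\delta_i+\beta_i}$, $0\le\beta_i<p$, we get a $k$-basis of $S_0$. So the $a_i,b_i$ are algebraically independent over $k$, and $S_0$ is a free module over $C=k[a_i,b_i:i\ge1]$ with basis the monomials all of whose exponents are less than $p$.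

Let $F=\operatorname{Frac}C$ and $D=S_0\otimes_CF$. As a localization of a domain at nonzero central elements, $D$ is a domain, and the monomials with exponents less than $p$ form an $F$-basis of $D$. For each $m$ let $D_m$ be the $F$-subalgebra generated by $x_i,y_i$, $i\le m$. Since $x_i^p=x_i+a_i$ and $y_i^p=b_i$, it is spanned by the monomials in these elements with exponents less than $p$, so $\dim_FD_m=p^{2m}$. A finite-dimensional domain is a division algebra, so each $D_m$ is one, and $D=\bigcup_mD_m$ is a locally finite-dimensional division $F$-algebra.

\subsection{The group}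

If $w_i$ is a nonzero polynomial in $x_i$ of degree less than $p$ with coefficients in $k$, and $z_i=w_iy_iw_i^{-1}$, then by (\ref{eq:action}) the orbit of $1$ under $g_i=\operatorname{diag}(y_i,z_i)$ consists of the quotients $w_i(x_i+\alpha)/w_i(x_i)$, $\alpha\in\mathbb F_p$. To get a free module we need $p$ independent translates of $w_i$, so we take $w_i=x_i^{p-1}$ (for $p=2$ this is the choice of Section~\ref{sec:small}). Let
\[
z_i=w_iy_iw_i^{-1},\qquad g_i=\operatorname{diag}(y_i,z_i),\qquad A=\langle g_i:i\ge1\rangle\le GL(2,D).
\]
The $y_i$ commute with each other, and so do the $z_i$; hence $A$ is abelian. For an integer vector $\alpha=(\alpha_i)$ with finite support put $g^\alpha=\prod g_i^{\alpha_i}$. If $g^\alpha=1$, then $\prod y_i^{\alpha_i}=1$; taking $p$th powers, $\prod b_i^{\alpha_i}=1$, and $\alpha=0$. So $A$ is free abelian on the $g_i$. Since $z_i^p=w_ib_iw_i^{-1}=b_i$, the matrix $g_i^p=\operatorname{diag}(b_i,b_i)$ is central in $GL(2,D)$. Hence $A$ acts on $D$ through $B=A/A^p\cong C_p^{(\mathbb N)}$.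

Let $W$ be the additive group generated by the $A$-orbit of $1$, let $U=\{u(v):v\in W\}$, and let $G=UA$. Since $W$ is $A$-invariant and $A$ consists of diagonal matrices, $G=U\rtimes A$.

\begin{lemma}\label{lem:free}
$W$ is a free $\mathbb F_p[B]$-module of rank $1$, generated by $1$.
\end{lemma}

\begin{proof}
Since $g_i^{\alpha_i}\cdot1=y_i^{\alpha_i}w_iy_i^{-\alpha_i}w_i^{-1}$ and the elements with different indices commute,
\[
g^\alpha\cdot 1=\prod_i\frac{(x_i+\alpha_i)^{p-1}}{x_i^{p-1}} .
\]
We must show that these elements, for $0\le\alpha_i<p$, are linearly independent over $\mathbb F_p$; we show this over $F$. For one index, $(x+\alpha)^{p-1}=\sum_{j=0}^{p-1}\binom{p-1}{j}\alpha^{p-1-j}x^j$ (with $0^0=1$). The binomial coefficients are nonzero modulo $p$, and the matrix $(\alpha^{p-1-j})_{\alpha,j}$ is, up to the order of its columns, the Vandermonde matrix of the $p$ distinct elements $\alpha\in\mathbb F_p$. So the polynomials $(x+\alpha)^{p-1}$, $0\le\alpha<p$, form a basis of the space spanned by $1,x,\dots,x^{p-1}$. The monomials in $x_1,\dots,x_m$ with exponents less than $p$ are $F$-independent, so for each $m$ the products $\prod_{i\le m}(x_i+\alpha_i)^{p-1}$,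 $0\le\alpha_i<p$, are $F$-independent. Dividing by $\prod_{i\le m}x_i^{p-1}$ gives the claim.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
\emph{$G$ is locally nilpotent.} A finitely generated subgroup of $G$ lies in $UA_m$ for some $m$, where $A_m=\langle g_1,\dots,g_m\rangle$. Let $I$ be the augmentation ideal of $\mathbb F_p[A_m]$; it is generated by the commuting elements $g_i-1$, $i\le m$. On $W$ we have $(g_i-1)^p=g_i^p-1=0$. A product of $c=m(p-1)+1$ of the $g_i-1$ contains some factor at least $p$ times, so $I^cW=0$. As $U$ and $A_m$ are abelian, the lower central series satisfies $\gamma_2(UA_m)\le U$ and, inductively, $\gamma_{2+j}(UA_m)\le u(I^jW)$. So $\gamma_{2+c}(UA_m)=1$.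

\emph{Center and hypercenter.} We have $A^p\le Z(G)$, and by Lemma~\ref{lem:free}
\[
G/A^p\cong\mathbb F_p[B]\rtimes B=C_p\wr B .
\]
This group has trivial center. Indeed, a central element $fb$ ($f\in\mathbb F_p[B]$, $b\in B$) commutes with the abelian group $\mathbb F_p[B]$, so $b$ acts trivially on it, and $b=1$. Then $f$ is fixed by $B$, so all its coefficients are equal; as $B$ is infinite and $f$ has finite support, $f=0$. Hence $Z(G)=A^p$, and since $G/A^p$ has trivial center, $A^p$ is the hypercenter. It is not $G$, so $G$ is not hypercentral.

This proves the theorem for $n=2$. For $n>2$ embed $GL(2,D)$ in $GL(n,D)$ by $h\mapsto\operatorname{diag}(h,1,\dots,1)$.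
\end{proof}

\section{Preliminaries for Theorem~\ref{thm:B}}

\subsection{Groups}

We use commutators $[x,y]=xyx^{-1}y^{-1}$. Three elementary facts on upper central series are used:
\begin{enumerate}
\item[(U1)] If $K\trianglelefteq G$, $K\le\zeta_\alpha(G)$ and $L/K\le\zeta_\beta(G/K)$, then $L\le\zeta_{\alpha+\beta}(G)$: the surjection $G/K\to G/\zeta_\alpha(G)$ maps $\zeta_\beta(G/K)$ into $\zeta_\beta(G/\zeta_\alpha(G))=\zeta_{\alpha+\beta}(G)/\zeta_\alpha(G)$.
\item[(U2)] $H\cap\zeta_\alpha(G)\le\zeta_\alpha(H)$ for $H\le G$.
\item[(U3)] $\zeta_\alpha(G_1\times G_2)=\zeta_\alpha(G_1)\times\zeta_\alpha(G_2)$.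
\end{enumerate}
We also recall that subgroups of a finitely generated nilpotent group are finitely generated, that a finitely generated nilpotent group is finite if it is periodic, and that in a locally nilpotent group the elements of finite order form a subgroup $T$, which is the direct product of the subgroups $T_q$ of elements of $q$-power order, $q$ prime.

The first lemma is the source of all statements $N\le\zeta_r(G)$ with $r$ finite.

\begin{lemma}\label{lem:finite}
Let $N$ be a finite normal subgroup of a locally nilpotent group $G$. Then $N\le\zeta_r(G)$ for some finite $r$.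
\end{lemma}

\begin{proof}
We use induction on $|N|$ and may assume $N\ne1$. Since $G/C_G(N)$ is finite, there is a finitely generated subgroup $H\ge N$ with $G=HC_G(N)$. As $H$ is nilpotent, $N_1=N\cap Z(H)\neq1$. The elements of $N_1$ commute with $H$ and with $C_G(N)$, so $N_1\le Z(G)$. By induction $N/N_1\le\zeta_r(G/N_1)$ for some finite $r$, and $N\le\zeta_{1+r}(G)$ by (U1).
\end{proof}

\subsection{Locally finite-dimensional algebras}

For a group $Y$ of units of an $F$-algebra, $F[Y]$ denotes the $F$-span of $Y$ in that algebra, while $FY$ denotes the abstract group algebra. Finitely many matrices over $D$ have entries in a finite-dimensional subalgebra of $D$, so $M_n(D)$ is locally finite-dimensional over $F$. It has at most $n$ nonzero pairwise orthogonal idempotents, because their images are independent nonzero subspaces of $D^n$. In particular $F[Y]$ is finite-dimensional for each finitely generated $Y\le GL(n,D)$. The next lemma says that these two finiteness properties give a Wedderburn theory.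

\begin{lemma}\label{lem:wedderburn}
Let $R$ be a locally finite-dimensional unital $F$-algebra with at most $N$ nonzero pairwise orthogonal idempotents. Then the Jacobson radical $J(R)$ is nil, and $R/J(R)\cong\prod_iM_{r_i}(D_i)$, a finite product with $\sum r_i\le N$ and with $D_i$ locally finite-dimensional division $F$-algebras.
\end{lemma}

\begin{proof}
Let $a\in R$. The algebra $F[a]\cong F[X]/(X^sf)$, $f(0)\neq0$, is the product of $F[X]/(X^s)$ and $F[X]/(f)$. Let $e$ be the identity of the second factor. Then $ea$ is invertible in $eF[a]$, so $e\in aF[a]$, and $(1-e)a$ is nilpotent.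

If $a\in J(R)$, then $e\in J(R)$, so $1-e$ is a unit; from $(1-e)e=0$ we get $e=0$, and $a$ is nilpotent. So $J(R)$ is nil.

Let $e_1,\dots,e_s$ be a largest family of nonzero pairwise orthogonal idempotents of $R$. Then $s\le N$, $\sum e_i=1$, and $e_iRe_i$ has only the idempotents $0$ and $e_i$. By the first paragraph applied in $e_iRe_i$, every element of $e_iRe_i$ is nilpotent or invertible, so $e_iRe_i$ is a local ring. Its radical is $e_iJ(R)e_i$. Put $S=R/J(R)$ and let $\bar e_i$ be the image of $e_i$. Then $\bar e_iS\bar e_i\cong e_iRe_i/e_iJ(R)e_i$ is a division ring.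

Each $S\bar e_i$ is a minimal left ideal of $S$: let $0\neq t\in S\bar e_i$. As $J(S)=0$, the left ideal $St$ is not nilpotent, so $0\ne tSt=t\bar e_iSt$. Hence $\bar e_iSt$ contains a nonzero element of $\bar e_iS\bar e_i$, which is invertible there, and $\bar e_i\in St$.

So $S=\bigoplus_iS\bar e_i$ is semisimple artinian of length $s$, that is, $S\cong\prod_iM_{r_i}(D_i)$ with $\sum r_i=s\le N$. Each $D_i$ is isomorphic to some $\bar e_jS\bar e_j$, hence is locally finite-dimensional.
\end{proof}

\section{Groups generating an algebra without nil ideals}\label{sec:semisimple}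

Here we treat locally nilpotent groups $G$ for which $F[G]$ has no nonzero nil ideals. Finitely generated subgroups are central-by-finite (Lemma~\ref{lem:centralbyfinite}), which forces $G'$ to be periodic. The torsion subgroup has then to be placed in the upper central series, and this needs control over locally finite $q$-subgroups (Lemma~\ref{lem:qgroups}).

\begin{lemma}\label{lem:centralbyfinite}
Let $Y$ be a finitely generated nilpotent group of units of a finite-dimensional semisimple $F$-algebra $E=F[Y]$. Then $Y/Z(Y)$ is finite, of order prime to $p$ if $p>0$.
\end{lemma}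

\begin{proof}
If $E=\prod E_i$ with $E_i$ simple and $Y_i$ is the projection of $Y$ to $E_i$, then $E_i=F[Y_i]$ and $Y/Z(Y)$ embeds in $\prod Y_i/Z(Y_i)$. So let $E$ be simple, with center $C$, and let $K$ be an algebraic closure of $C$. Then $Y\le E\otimes_CK=M_d(K)$ for some $d$, and $Z(Y)\subseteq C$ consists of scalars. Let $d'=d$ if $p=0$, and otherwise let $d'$ be the largest divisor of $d$ prime to $p$.

Let $y\in\zeta_2(Y)$ and $x\in Y$. Then $[x,y]$ is a scalar $\lambda$ of determinant $1$, so $\lambda^d=1$. In characteristic $p>0$ the only root of unity of $p$-power order is $1$, so $\lambda^{d'}=1$ in all cases. Since $[x,y]$ is central, $[x,y^{d'}]=[x,y]^{d'}=1$. Thus $\zeta_2(Y)/\zeta_1(Y)$ has exponent dividing $d'$.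

For $i\ge2$ and $x\in Y$ the map $y\mapsto[x,y]$ induces a homomorphism $\zeta_{i+1}(Y)\to\zeta_i(Y)/\zeta_{i-1}(Y)$, by $[x,yy_1]=[x,y]\cdot y[x,y_1]y^{-1}$, and the kernels for all $x$ intersect in $\zeta_i(Y)$. So by induction every $\zeta_{i+1}(Y)/\zeta_i(Y)$, $i\ge1$, has exponent dividing $d'$. Hence the finitely generated nilpotent group $Y/Z(Y)$ has exponent dividing a power of $d'$. So it is finite, and every prime divisor of its order divides $d'$.
\end{proof}

For an abelian $q$-group $N$ let $\Omega_i(N)=\{x\in N:x^{q^i}=1\}$. If $\Omega_1(N)$ is finite, so are all $\Omega_i(N)$, since $x\mapsto x^q$ maps $\Omega_{i+1}(N)$ to $\Omega_i(N)$ with kernel $\Omega_1(N)$.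

\begin{lemma}\label{lem:qgroups}
Let $q\neq p$ be a prime and let $Q\le GL(n,D)$ be a locally finite $q$-group.
\begin{enumerate}
\item[(a)] Elementary abelian subgroups of $Q$ have order at most $q^n$.
\item[(b)] $Q$ has a characteristic divisible abelian subgroup $Q^0$ of finite index, and all $\Omega_i(Q^0)$ are finite.
\item[(c)] If $q>\max(n,2)$, then $Q$ is abelian.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $k$ be the prime field of $F$ and let $P\le Q$ be finite. By Maschke's theorem $k[P]\subseteq M_n(D)$ is semisimple, $k[P]\cong\prod_jM_{r_j}(E_j)$ with division algebras $E_j$. Counting orthogonal idempotents, $\sum r_j\le n$.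

(a) It suffices to bound finite elementary abelian $P$. Then $k[P]$ is a product of at most $n$ fields. The image of $P$ in each is cyclic, so of order at most $q$, and $P$ embeds in the product of these images.

\emph{Representations of bounded degree.} If $p>0$, then each $E_j$ is a finite division ring, hence a field, and $\deg E_j=1$. If $p=0$, then $M_{r_j}(E_j)$ is a simple component of the rational group algebra of a finite $q$-group, and Roquette's theorem on Schur indices \cite[Cor.~10.14]{Isaacs} says that $\deg E_j\le2$, and $\deg E_j=1$ if $q$ is odd. Let $\bar k$ be an algebraic closure of $k$ and embed the finite extension $Z(E_j)$ of $k$ in $\bar k$. Extending scalars, we get $P\to M_{r_j}(E_j)\otimes_{Z(E_j)}\bar k\cong M_{d_j}(\bar k)$ with $d_j=r_j\deg E_j\le2n$. The image spans $M_{d_j}(\bar k)$, so this is an irreducible representation $\rho_j$ of $P$. There are at most $n$ of the $\rho_j$, and $\bigcap\ker\rho_j=1$. Since $P$ is a $q$-group and $q$ is not the characteristic of $\bar k$, each $\rho_j$ is induced from a one-dimensional representation of a subgroup of index $d_j$. So $d_j$ is a power of $q$, and $\rho_j(P)$ is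 monomial in a suitable basis.

(c) If $q>\max(n,2)$, then $d_j=r_j\le n<q$, so $d_j=1$ for all $j$ and $P$ is abelian. As this holds for all finite $P\le Q$, $Q$ is abelian.

(b) Let $P$ again be any finite subgroup of $Q$. Choose for each $\rho_j$ a basis in which $\rho_j(P)$ is monomial. The elements of $P$ acting as diagonal matrices in all the $\rho_j$ form an abelian subgroup of index at most $M=((2n)!)^n$. For each finite $P\le Q$ let $\mathcal A(P)$ be the finite nonempty set of abelian subgroups of $P$ of index at most $M$. For $P\le P_1$, intersection with $P$ maps $\mathcal A(P_1)$ to $\mathcal A(P)$. The finite subgroups of $Q$ form a directed set, and an inverse limit of finite nonempty sets is nonempty, so there is a compatible family of $B_P\in\mathcal A(P)$. Its union $B_Q$ is an abelian subgroup of $Q$ with $B_Q\cap P=B_P$. Any $M+1$ elements of $Q$ lie in a finite subgroup $P$, and two of them lie in the same coset of $B_P$; so $|Q:B_Q|\le M$.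

Let $N$ be the core of $B_Q$ in $Q$, a normal abelian subgroup of finite index. By (a), $\Omega_1(N)$ is finite, so $N$ is a finite direct sum of cyclic $q$-groups and Pr\"ufer groups $C_{q^\infty}$. Let $Q^0$ be its largest divisible subgroup. It has finite index in $Q$, and the $\Omega_i(Q^0)$ are finite. If $K$ is a normal subgroup of finite index in $Q$, then $Q^0K/K$ is divisible and finite, hence trivial, so $Q^0\le K$. Since every subgroup of finite index contains a normal one, $Q^0$ is the smallest subgroup of finite index in $Q$, and so it is characteristic.
\end{proof}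

\begin{lemma}\label{lem:qcentral}
Let $G$ be a locally nilpotent group and let $Q\trianglelefteq G$ be isomorphic to a $q$-group as in Lemma~\ref{lem:qgroups}. Then $Q\le\zeta_{\omega+r}(G)$ for some finite $r$. If $Q$ is abelian, then $Q\le\zeta_\omega(G)$.
\end{lemma}

\begin{proof}
The groups $\Omega_i(Q^0)$ are finite, normal in $G$, and have union $Q^0$. By Lemma~\ref{lem:finite}, $Q^0\le\zeta_\omega(G)$. By the same lemma $Q/Q^0\le\zeta_r(G/Q^0)$ for some finite $r$, and (U1) gives the first claim. If $Q$ is abelian, argue with the groups $\Omega_i(Q)$, which are finite by Lemma~\ref{lem:qgroups}(a) and have union $Q$.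
\end{proof}

\begin{proposition}\label{prop:semisimple}
Let $G\le GL(n,D)$ be locally nilpotent and suppose that $F[G]$ has no nonzero nil ideals. Then:
\begin{enumerate}
\item[(i)] there is a finitely generated $Y_0\le G$ such that $F[Y]$ is semisimple for every finitely generated $Y$ with $Y_0\le Y\le G$;
\item[(ii)] $G=\zeta_{\omega+t}(G)$ for some finite $t$.
\end{enumerate}
\end{proposition}

\begin{proof}
(i) By Lemma~\ref{lem:wedderburn}, $F[G]\cong\prod_iM_{r_i}(D_i)$ with locally finite-dimensional division algebras $D_i$. Choose a finitely generated $Y_0$ such that $F[Y_0]$ contains the finitely many matrix units. If $Y\ge Y_0$ is finitely generated, then $F[Y]$ contains the matrix units, so $F[Y]=\prod_iM_{r_i}(E_i)$ with subalgebras $E_i\subseteq D_i$. Since $F[Y]$ is finite-dimensional, the $E_i$ are finite-dimensional domains, hence division algebras.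

(ii) For $Y$ as in (i), $Y/Z(Y)$ is finite by Lemma~\ref{lem:centralbyfinite}. Schur's theorem (if $Y/Z(Y)$ is finite, then $Y'$ is finite) shows that $Y'$ is finite. As $G'$ is the union of these $Y'$, it is periodic. Let $T=\prod_qT_q$ be the torsion subgroup of $G$. Then $G/T$ is abelian.

If $p>0$, then $T_p=1$. To see this, let $g\in T_p$ and take a finitely generated $Y\le G$ containing $Y_0$ and $g$. The elements of $p$-power order of $Y$ form a finite normal $p$-subgroup $N$. The $F$-span $\Delta$ of the elements $h-1$, $h\in N$, is the image of the augmentation ideal of the group algebra of a finite $p$-group in characteristic $p$, so $\Delta$ is nilpotent. As $N$ is normal, $F[Y]\Delta=\Delta F[Y]$, so this is a nilpotent ideal of the semisimple algebra $F[Y]$. Hence $\Delta=0$ and $g=1$.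

For $q\neq p$, the group $T_q$ is locally finite and normal in $G$. By Lemmas~\ref{lem:qgroups}(c) and \ref{lem:qcentral}, $T_q\le\zeta_\omega(G)$ if $q>\max(n,2)$, and $T_q\le\zeta_{\omega+r_q}(G)$ with $r_q$ finite for the finitely many other $q$. So $T\le\zeta_{\omega+r}(G)$ with $r$ finite, and $G=\zeta_{\omega+r+1}(G)$ by (U1).
\end{proof}

\section{Proof of Theorem~\ref{thm:B}}

\subsection{The case $n=1$}

If $n=1$, then $F[G]\subseteq D$ is a domain, so it has no nonzero nil ideals, and Proposition~\ref{prop:semisimple}(ii) gives case (b).

\subsection{Block triangular form: part (1)}\label{sec:part1}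

Let $V=D^n$, a right $D$-space on which $G$ acts from the left. Choose a series
\[
V=V_0>V_1>\dots>V_s=0,\qquad s\le n,
\]
of $G$-invariant $D$-subspaces whose factors $\overline V_i=V_i/V_{i+1}$ are irreducible, that is, have no proper nonzero $G$-invariant $D$-subspace. Put $V_l=0$ for $l\ge s$. Let $G_i\le GL(\dim_D\overline V_i,D)$ be the image of $G$ on $\overline V_i$.

\emph{$F[G_i]$ has no nonzero nil ideals.} Let $N$ be a nil ideal of $F[G_i]$ and let $d=\dim_D\overline V_i$. A finitely generated nonunital subalgebra $N_0$ of $N$ is finite-dimensional and nil, hence nilpotent. So the $D$-subspaces $N_0^j\overline V_i$ strictly decrease until they vanish, and $N_0^d\overline V_i=0$, that is, $N_0^d=0$. Any $d$ elements of $N$ lie in such an $N_0$, so $N^d=0$. Then $N\overline V_i$ is a proper $G$-invariant $D$-subspace of $\overline V_i$. By irreducibility it is $0$, so $N=0$.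

Let $U$ be the kernel of $G\to\prod_{i<s}G_i$. Since each $G_i$ is locally nilpotent, Proposition~\ref{prop:semisimple}(ii) gives $G_i=\zeta_{\omega+t_i}(G_i)$ with $t_i$ finite. By (U2) and (U3), $G/U=\zeta_{\omega+t}(G/U)$ with $t=\max t_i$.

The group $U$ is unipotent. For $j\ge1$ let
\[
U_j=\{u\in U:(u-1)V_i\subseteq V_{i+j}\text{ for all }i\},
\]
so that $U=U_1\ge U_2\ge\dots\ge U_s=1$ are normal subgroups of $G$. From
\[
[u,v]-1=\bigl((u-1)(v-1)-(v-1)(u-1)\bigr)(vu)^{-1}
\]
we get $[U_i,U_j]\le U_{i+j}$. So $U$ is nilpotent of class less than $s\le n$. This proves part (1).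

For later use we record how $G$ acts on the factors $U_j/U_{j+1}$. From $uv-1=(u-1)+(v-1)+(u-1)(v-1)$ and $gug^{-1}-1=g(u-1)g^{-1}$ we see that $u\mapsto u-1$ induces a $G$-equivariant embedding of groups
\begin{equation}\label{eq:embed}
U_j/U_{j+1}\longrightarrow\bigoplus_i\operatorname{Hom}_D(\overline V_i,\overline V_{i+j}),
\end{equation}
where $g\in G$ acts on the right-hand side by $w\mapsto gwg^{-1}$. This is the general form of (\ref{eq:action}).

\subsection{Perfect fields: cases (c) and (a)}\label{sec:perfect}

Let $F$ be perfect, which includes $p=0$. We claim that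
\begin{equation}\label{eq:claim}
[U_j,G]\le U_{j+1}\quad\text{for all }j\ge1 .
\end{equation}
This gives $U\le\zeta_{s-1}(G)$. With part (1), (U1) and $(s-1)+\omega=\omega$ we then have $G=\zeta_{\omega+t}(G)$.

By (\ref{eq:embed}) it suffices to fix $j$ and $b$ with $a=b+j<s$, and to show that $G$ acts trivially on the component in $\operatorname{Hom}_D(\overline V_b,\overline V_a)$ of the image of $U_j$. Let $w$ be the component of some $u\in U_j$, and let $g\in G$. By Section~\ref{sec:part1} and Proposition~\ref{prop:semisimple}(i) there is a finitely generated $Y\le G$ containing $g$ such that $F[Y_a]$ and $F[Y_b]$ are semisimple, where $Y_a,Y_b$ are the images of $Y$ in $G_a,G_b$: let $Y$ be generated by $g$ together with finitely many elements whose images generate the groups $Y_0$ belonging to $G_a$ and $G_b$. An element $h\in Y$ acts by $x\mapsto h_axh_b^{-1}$. Let $M$ be the $F$-span of the orbit $Yw$. It is contained in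
\[
L=F[Y_a]\,w\,F[Y_b],
\]
which is finite-dimensional. We show that $Y$ acts on $M$ both semisimply and unipotently.

\emph{$M$ is completely reducible over $FY$.} Let
\[
H_0=\{h\in Y:h_a\in Z(Y_a),\ h_b\in Z(Y_b)\}.
\]
Since $Y/H_0$ embeds in $Y_a/Z(Y_a)\times Y_b/Z(Y_b)$, Lemma~\ref{lem:centralbyfinite} shows that $H_0$ is a normal subgroup of $Y$ of finite index, prime to $p$ if $p>0$. On $L$, the elements of $H_0$ act through the commutative algebra
\[
Z(F[Y_a])\otimes_FZ(F[Y_b]),
\]
the first factor acting by left and the second by right multiplication. Both factors are finite products of finite field extensions of $F$. These extensions are separable because $F$ is perfect, so the tensor product is again a finite product of fields, and so is each of its quotients. The image of the group algebra $FH_0$ in $\operatorname{End}_F(L)$ is a subalgebra of such a quotient; it is finite-dimensional, commutative and reduced, hence semisimple. So $M$ is completely reducible over $FH_0$. As $|Y:H_0|$ is invertible in $F$, an $FH_0$-projection of $M$ onto an $FY$-submodule can be averaged over the cosets of $H_0$ to an $FY$-projection, as in Maschke's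 theorem. So $M$ is completely reducible over $FY$.

\emph{$Y$ acts unipotently on $M$.} The group $\langle Y,u\rangle$ is nilpotent, say of class at most $c$. For $h\in Y$ and $v\in U_j$ with component $w'$, the commutator $[h,v]=hvh^{-1}v^{-1}$ lies in $U_j$ and has component $(h-1)w'$. So $[h_1,[h_2,\dots,[h_c,u]\cdots]]=1$ gives $(h_1-1)\cdots(h_c-1)w=0$ for all $h_i\in Y$. These products span $I^c$, where $I$ is the augmentation ideal of $FY$, so $I^cw=0$. As $I^c$ is a two-sided ideal and $M=(FY)w$, we get $I^cM=0$.

If $X$ is a simple submodule of $M$, then $IX$ is $0$ or $X$, and $I^cX=0$ forces $IX=0$. Since $M$ is a sum of simple submodules, $Y$ acts trivially on $M$. So $g$ fixes $w$, which proves (\ref{eq:claim}) and cases (c) and (a).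

\begin{remark}
Perfectness was used only to see that $Z(F[Y_a])\otimes_FZ(F[Y_b])$ is reduced. In the example of Section~\ref{sec:example} with $Y=\langle g_1\rangle$ one has $F[Y_a]=F[y_1]$ and $F[Y_b]=F[z_1]$, and the tensor product $F[y_1]\otimes_FF[z_1]$ contains the nonzero element $y_1\otimes1-1\otimes z_1$, whose $p$th power is $b_1-b_1=0$.
\end{remark}

\subsection{Bounded $p$-parts: case (d)}

Let $p>0$ and let $p^e$ be a bound for the $p$-parts of the degrees of the finite-dimensional division $F$-subalgebras of $D$. We reduce to case (c) by extending scalars to the perfect closure $P=F^{1/p^\infty}$ of $F$. The algebra $R=D\otimes_FP$ is locally finite-dimensional over $P$, but it need not be a division algebra, and in general the number of orthogonal idempotents in it need not be bounded. The bound $p^e$ prevents this.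

\begin{lemma}\label{lem:idempotents}
$R=D\otimes_FP$ has at most $p^e$ nonzero pairwise orthogonal idempotents.
\end{lemma}

\begin{proof}
A finite family of nonzero orthogonal idempotents of $R$ lies in $E\otimes_FP$ for some finite-dimensional division subalgebra $E$ of $D$. Let $Z=Z(E)$, so that $E\otimes_FP=E\otimes_Z(Z\otimes_FP)$.

Let $\xi=\sum z_i\otimes c_i\in Z\otimes_FP$. For large $l$ all $c_i^{p^l}$ lie in $F$, so $\xi^{p^l}$ lies in the field $Z\otimes1$. So $\xi$ is nilpotent or a unit. Hence $Z\otimes_FP$ is a local ring whose maximal ideal $\mathfrak n$ is its nilradical; $\mathfrak n$ is nilpotent, as $Z\otimes_FP$ is finite-dimensional over $P$. The residue field $Z'$ is purely inseparable over $Z$. Modulo the nilpotent ideal $E\otimes_Z\mathfrak n$, nonzero orthogonal idempotents stay nonzero and orthogonal. The quotient is $E\otimes_ZZ'$, a central simple $Z'$-algebra, so it is isomorphic to $M_r(E')$ with a division algebra $E'$, and our family has at most $r$ members. It remains to show $r\le p^e$.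

The $r^2$ matrix units lie in $E\otimes_ZZ''$ for some finite subextension $Z''$ of $Z'/Z$. So $E\otimes_ZZ''\cong M_r(E'')$, where $E''$ is a finite-dimensional subalgebra of the division algebra $E'$, hence a division algebra. Comparing dimensions over $Z''$, $\deg E=r\deg E''$, so $r$ divides $\deg E$. As a left module over itself, $E\otimes_ZZ''$ is a direct sum of $r$ isomorphic simple modules. Viewing these as left $E$-spaces and comparing dimensions over $E$, we see that $r$ divides $\dim_E(E\otimes_ZZ'')=[Z'':Z]$. This is a power of $p$, since $Z''/Z$ is purely inseparable. So $r$ is a power of $p$ dividing $\deg E$, and $r\le p^e$.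
\end{proof}

By Lemmas~\ref{lem:wedderburn} and \ref{lem:idempotents}, applied over the field $P$, we have $R/J(R)\cong\prod_iM_{r_i}(D_i)$ with locally finite-dimensional division $P$-algebras $D_i$. The unital homomorphism $D\to R/J(R)\to M_{r_1}(D_1)$ is injective because $D$ is a division ring. So $GL(n,D)$ embeds in $GL(nr_1,D_1)$. Since $P$ is perfect, case (c) applies to the image of $G$ in $GL(nr_1,D_1)$. This completes the proof of Theorem~\ref{thm:B}. \qed

\medskip

We finally check the example of Section~\ref{sec:example} against case (d). The algebra $D_m$ has dimension $p^{2m}$ over $F$, and its center is $F$. Indeed, write a central element as $\sum c_{\alpha\beta}x^\alpha y^\beta$ with $c_{\alpha\beta}\in F$ and all exponents less than $p$. Since $x^\alpha y^\beta x_i=(x_i+\beta_i)x^\alpha y^\beta$, commuting with $x_i$ means $\sum\beta_ic_{\alpha\beta}x^\alpha y^\beta=0$, so only terms with $\beta=0$ occur. The element is thus $f(x_1,\dots,x_m)$ with a polynomial $f$ over $F$ of degree less than $p$ in each variable, and commuting with $y_i$ means that $f$ does not change when the $i$th variable is increased by $1$. If $f$ had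 degree $\delta$ in this variable with $1\le\delta<p$, then the difference would have degree $\delta-1$ in it, with leading coefficient $\delta\ne0$ times that of $f$. So $f$ is constant. Hence $\deg D_m=p^m$ is unbounded, in accordance with case (d), and the boundedness condition in (d) cannot simply be dropped.

\begin{thebibliography}{9}
\bibitem{Isaacs} Isaacs, \emph{Character Theory of Finite Groups}, Cor.~10.14.
\end{thebibliography}

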